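\title{Catenarity of monoid algebras of submonoids of polycyclic-by-finite groups}

\begin{abstract}
Let $K$ be a field and let $S$ be a submonoid of a polycyclic-by-finite group $G$ satisfying the ascending chain condition on right ideals. We show that the monoid algebra $K[S]$ need not be catenary: for a suitable monoid $S=\mathbb Z^2\rtimes\mathbb N$ and every field $K$, two prime ideals of $K[S]$ are joined by saturated chains of lengths $2$ and $3$. We also prove a dichotomy: for a given polycyclic-by-finite group $G$, all these algebras are catenary if and only if $G$ is nilpotent-by-finite. The positive half measures prime ideals by a homological grade and shows that the grade grows by exactly one along each step of a saturated chain.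
\end{abstract}

\section{Introduction}

Throughout, $K$ is a field. An ideal $P\ne R$ of a ring $R$ is \emph{prime} if $aRb\subseteq P$ implies $a\in P$ or $b\in P$; equivalently, if a product of ideals lies in $P$, then one of the factors does. A chain of primes $P_0\subsetneq P_1\subsetneq\dots\subsetneq P_l$ has \emph{length} $l$, and it is \emph{saturated} if no prime lies strictly between two consecutive terms. The ring $R$ is \emph{catenary} if, for all primes $P\subseteq Q$, any two saturated chains from $P$ to $Q$ have the same length. Factor rings of catenary rings are catenary, because the primes of $R/I$ are the primes of $R$ containing $I$.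

Catenarity says that primes have a consistent relative codimension. The natural way to prove it is to find an integer-valued function on the primes that grows by exactly one along each step of a saturated chain: the length of a saturated chain from $P$ to $Q$ is then the difference of the values at $Q$ and at $P$. For a finitely generated commutative $K$-algebra, minus the transcendence degree of $R/P$ is such a function.

A group is \emph{polycyclic} if it has a subnormal series with cyclic factors, and \emph{polycyclic-by-finite} (\emph{nilpotent-by-finite}) if it has a polycyclic (nilpotent) normal subgroup of finite index. A \emph{right ideal} of a monoid $S$ is a subset $I$ with $IS\subseteq I$, and \emph{acc} stands for the ascending chain condition. If $I\subsetneq J$ are right ideals of $S$, their spans $KI\subsetneq KJ$ are right ideals of the monoid algebra $K[S]$. So $S$ has acc on right ideals whenever $K[S]$ is right Noetherian. We study the following question.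

\medskip
\noindent\textbf{Question.} \emph{Let $S$ be a submonoid of a polycyclic-by-finite group, and suppose that $S$ has acc on right ideals. Is $K[S]$ catenary?}
\medskip

The abelian case suggests a positive answer. A submonoid of a finitely generated abelian group with acc on ideals is finitely generated (Lemma~\ref{lem:basic}(d)), so its algebra is a finitely generated commutative algebra, which is catenary. Polycyclic-by-finite groups are built from finitely generated abelian groups in finitely many steps, and one might expect catenarity to survive. It does not.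

\begin{theorem}\label{thm:A}
Let $L\cong\mathbb Z^n$ with $n\ge1$, and let $\sigma\in\mathrm{GL}_n(\mathbb Z)=\operatorname{Aut}(L)$ have no eigenvalue that is a root of unity (this forces $n\ge2$). Let $G=L\rtimes\langle x\rangle$ with $x$ of infinite order and $xax^{-1}=\sigma(a)$ for $a\in L$, and let $S=\bigcup_{i\ge0}Lx^i$. Then $S$ is a submonoid of the polycyclic group $G$, it has acc on right and on left ideals, and $K[S]$ is not catenary for any field $K$.
\end{theorem}

An example is $n=2$ and $\sigma=\begin{pmatrix}2&1\\1&1\end{pmatrix}$, with eigenvalues $(3\pm\sqrt5)/2$. So the Question has a negative answer over every field. The next theorem determines the groups in which this happens.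

\begin{theorem}\label{thm:B}
Let $G$ be a polycyclic-by-finite group and $K$ a field.
\begin{enumerate}
\item[(a)] If $G$ is nilpotent-by-finite, then $K[S]$ is catenary for every submonoid $S\subseteq G$ with acc on right ideals.
\item[(b)] If $G$ is not nilpotent-by-finite, then there is a submonoid $S\subseteq G$ with acc on right and on left ideals such that $K[S]$ is not catenary.
\end{enumerate}
\end{theorem}

\begin{corollary}\label{cor:C}
For $\sigma\in\mathrm{GL}_n(\mathbb Z)$, the skew polynomial ring $K[\mathbb Z^n][x;\sigma]$ is catenary if and only if all eigenvalues of $\sigma$ are roots of unity.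
\end{corollary}

Theorem~\ref{thm:A} is proved in Section~\ref{sec:A}, and Theorem~\ref{thm:B}(b) is reduced to it in Section~\ref{sec:Bb}. The rest of the paper proves Theorem~\ref{thm:B}(a). The function on primes is the grade $j(R/P)$, the least $i$ with $\operatorname{Ext}^i_B(R/P,B)\ne0$, where $B$ is an auxiliary ring of finite global dimension over which $R=K[S]$ is a finite module (Section~\ref{sec:grade}). A principal ideal theorem (Section~\ref{sec:pit}) shows that the grade grows by one from $P$ to a prime minimal over a normal element. Section~\ref{sec:monoid} describes $S$ and constructs $B$, and Section~\ref{sec:normal} produces the normal elements.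

\medskip
\noindent\textbf{Conventions and standard facts.} $\mathbb N=\{0,1,2,\dots\}$; f.g.\ means finitely generated; Noetherian means left and right Noetherian. $U(S)$ is the group of units of $S$, $[x,y]=x^{-1}y^{-1}xy$, and $\gamma_i(H)$ is the lower central series, with $\gamma_2(H)=H'$. For an automorphism $\sigma$ of a ring $R_0$, the rings $R_0[x;\sigma]$ and $R_0[x^{\pm1};\sigma]$ are free left $R_0$-modules on the $x^i$ ($i\in\mathbb N$, respectively $i\in\mathbb Z$) with $xr=\sigma(r)x$; they are Noetherian if $R_0$ is (Hilbert basis theorem). An element $u$ of a ring $R$ is \emph{normal} if $uR=Ru$. Subgroups of polycyclic-by-finite groups are polycyclic-by-finite and f.g.; f.g.\ nilpotent groups are polycyclic; the group algebra of a polycyclic-by-finite group is Noetherian (P.~Hall). A subgroup of finite index contains a normal subgroup of finite index.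

\section{A long chain and a short chain}\label{sec:A}

Let $L,\sigma,S$ be as in Theorem~\ref{thm:A}, and let $a_1,\dots,a_n$ be a basis of $L$. The ring $K[L]=K[a_1^{\pm1},\dots,a_n^{\pm1}]$ is a Noetherian unique factorization domain, its units are the elements $\kappa a$ with $\kappa\in K^*$, $a\in L$, and its augmentation ideal $\mathfrak m=(a_1-1,\dots,a_n-1)$ has height $n$. We have
\[
R:=K[S]=K[L][x;\sigma],
\]
a Noetherian domain, so $S$ has acc on right and on left ideals. The element $x$ is normal, and $R/xR\cong K[L]$. For an ideal $\mathfrak a$ of $K[L]$ with $\sigma(\mathfrak a)=\mathfrak a$ (a \emph{$\sigma$-stable} ideal), $\mathfrak aR=R\mathfrak a=\bigoplus_i\mathfrak ax^i$ is an ideal of $R$. Since $\mathfrak m$ is $\sigma$-stable, we may put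
\[
P=\mathfrak mR,\qquad Q=\mathfrak mR+xR .
\]
Then $R/P\cong K[x]$ and $R/Q\cong K$, so $P$ and $Q$ are prime.

\subsection*{The case $n=2$}
Write $a,b$ for the basis. There are two evident chains from $0$ to $Q$:
\[
0\subsetneq xR\subsetneq xR+(a-1)R\subsetneq Q,\qquad\qquad 0\subsetneq P\subsetneq Q .
\]
The first passes through $xR$. Modulo $x$ the automorphism is forgotten, and the two dimensions of $K[L]$ contribute two steps. The second stays away from $x$ until the last step, and the issue is whether a prime fits between $0$ and $P$. For the unipotent automorphism $a\mapsto a$, $b\mapsto ab$ it does: $a-1$ is central and $R/(a-1)R\cong K[b^{\pm1}][x]$ is a domain. Now let $\sigma(a)=a^2b$, $\sigma(b)=ab$. We shall see that a prime strictly between $0$ and $P$ has the form $gR$ with $g\in K[L]$ a nonunit and $gK[L]$ $\sigma$-stable. The element $g=a-1$ fails: its support, written additively, is $\{(0,0),(1,0)\}$, whereas $\sigma(g)=a^2b-1$ has support $\{(0,0),(2,1)\}$, which is not a translate. Every other candidate fails for the same reason. The nonzero differences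 of points of the support would form a finite set permuted by $\sigma$, but $\det(\sigma^k-1)=2-\lambda^k-\lambda^{-k}\neq0$ for $\lambda=(3+\sqrt5)/2$ and $k\ge1$, so nonzero vectors have infinite orbits. Thus both chains are saturated. We now prove this for all $n$.

\begin{lemma}\label{lem:nohyper}
If $0\ne g\in K[L]$ and $gK[L]$ is $\sigma$-stable, then $g$ is a unit.
\end{lemma}

\begin{proof}
We have $\sigma(g)=\kappa ag$ with $\kappa\in K^*$, $a\in L$. Let $X\subset L$ be the support of $g$, written additively. Then $\sigma(X)=X+a$, so $\sigma$ permutes the finite set $(X-X)\setminus\{0\}$. If this set were nonempty, some $\sigma^k$ with $k\ge1$ would fix a nonzero vector, and $\sigma$ would have a root of unity as an eigenvalue. Hence $|X|=1$.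
\end{proof}

\begin{lemma}\label{lem:cancel}
Let $P'$ be a prime of $R$ with $x\notin P'$. If $rx\in P'$, then $r\in P'$.
\end{lemma}

\begin{proof}
We have $rRx=rxR\subseteq P'$.
\end{proof}

\begin{lemma}\label{lem:contract}
Let $P'\subseteq P$ be a prime of $R$ and $I=P'\cap K[L]$.
\begin{enumerate}
\item[(a)] $I$ is $\sigma$-stable, and it is the intersection of one finite $\sigma$-orbit of primes of $K[L]$. Let $h(I)$ be the common height of these primes. If $I\subsetneq I'$ are two such intersections, then $h(I)<h(I')$.
\item[(b)] $P'=IR$.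
\item[(c)] $h(I)\ne1$.
\end{enumerate}
\end{lemma}

\begin{proof}
Note that $x\notin P'$ and $I\subseteq P\cap K[L]=\mathfrak m$.

(a) For $r\in I$ we have $\sigma(r)x=xr\in P'$, so $\sigma(r)\in I$ by Lemma~\ref{lem:cancel}. The chain $I\subseteq\sigma^{-1}(I)\subseteq\sigma^{-2}(I)\subseteq\cdots$ stabilizes, which gives $\sigma(I)=I$. If $\mathfrak a,\mathfrak b$ are $\sigma$-stable ideals with $\mathfrak a\mathfrak b\subseteq I$, then $(\mathfrak aR)(\mathfrak bR)=\mathfrak a\mathfrak bR\subseteq P'$, so
\begin{equation}\label{eq:sigmaprime}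
\mathfrak a\mathfrak b\subseteq I\ \text{ with $\mathfrak a,\mathfrak b$ $\sigma$-stable}\quad\Longrightarrow\quad \mathfrak a\subseteq I\ \text{ or }\ \mathfrak b\subseteq I .
\end{equation}
A power of the $\sigma$-stable ideal $\sqrt I$ lies in $I$, so $I=\sqrt I$ is the intersection of its finitely many minimal primes, and $\sigma$ permutes them. The intersections of the orbits are $\sigma$-stable with product in $I$, so by \eqref{eq:sigmaprime} one of them equals $I$; every minimal prime of $I$ then contains, hence equals, a member of that orbit. If $I\subsetneq I'$, a prime $\mathfrak p'$ in the orbit of $I'$ contains a prime $\mathfrak p$ in the orbit of $I$, and $\mathfrak p\neq\mathfrak p'$ because the orbits differ. So $h(I)<h(I')$.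

(b) Suppose first that some $\sigma^k$, $k\ge1$, acts trivially on $K[L]/I$. Then $\sigma^k(a)a^{-1}-1\in I$ for all $a\in L$, so $K[L]/I$ is an image of the group algebra of $L/(\sigma^k-1)L$. This group is finite since $\det(\sigma^k-1)\ne0$. Hence all primes containing $I$ are maximal, so $\mathfrak m$ is minimal over $I$ and belongs to the orbit in (a). As $\sigma(\mathfrak m)=\mathfrak m$, we get $I=\mathfrak m$ and $P'=P=IR$.

Suppose now that $\sigma$ has infinite order on $K[L]/I$, and that $P'\ne IR$. Choose $r=\sum_{i=0}^dr_ix^i\in P'\setminus IR$ of least degree $d$. Then $d\ge1$, since $P'\cap K[L]=I$, and $r_d\notin I$, since otherwise $r-r_dx^d$ would have smaller degree. For $b\in K[L]$,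
\[
rb-br=\Bigl(\sum_{i=1}^dr_i\bigl(\sigma^i(b)-b\bigr)x^{i-1}\Bigr)x\in P' .
\]
By Lemma~\ref{lem:cancel} the bracket lies in $P'$, and by minimality of $d$ in $IR$. So $r_d(\sigma^d(b)-b)\in I$ for all $b$. Let $\mathfrak b$ be the ideal generated by all $\sigma^d(b)-b$ and $\mathfrak a=\{c:c\,\mathfrak b\subseteq I\}$. Both are $\sigma$-stable, $\mathfrak a\mathfrak b\subseteq I$, and $r_d\in\mathfrak a\setminus I$. By \eqref{eq:sigmaprime}, $\mathfrak b\subseteq I$, so $\sigma^d$ is trivial on $K[L]/I$, a contradiction.

(c) If $h(I)=1$, the primes in the orbit are principal, generated by pairwise nonassociate prime elements, and $I=gK[L]$ for their product $g$. This contradicts Lemma~\ref{lem:nohyper}.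
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
\emph{The long chain.} Let $\mathfrak p_i=(a_1-1,\dots,a_i-1)\subseteq K[L]$ and consider
\[
0\subsetneq xR\subsetneq xR+\mathfrak p_1R\subsetneq\dots\subsetneq xR+\mathfrak p_nR=Q .
\]
Above $xR$ this is the chain $0\subsetneq\mathfrak p_1\subsetneq\dots\subsetneq\mathfrak p_n$ of primes of $R/xR\cong K[L]$; it is saturated because $\mathfrak p_{i+1}/\mathfrak p_i$ is a nonzero principal prime of the Noetherian domain $K[L]/\mathfrak p_i$, so has height one. If $P'\subsetneq xR=Rx$ is prime, then $x\notin P'$, and Lemma~\ref{lem:cancel} gives $P'=P'x$; hence $P'\subseteq\bigcap_kRx^k=0$. So the chain is saturated, of length $n+1$.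

\emph{The short chain.} Let $0=P_0\subsetneq\dots\subsetneq P_l=P$ be any chain of primes and $I_j=P_j\cap K[L]$. By Lemma~\ref{lem:contract}(b), $0=I_0\subsetneq I_1\subsetneq\dots\subsetneq I_l=\mathfrak m$, and by (a) and (c), $2\le h(I_1)<\dots<h(I_l)=n$. Thus $l\le n-1$. A chain from $0$ to $P$ of greatest length is saturated. No prime lies strictly between $P$ and $Q$, since $R/P=K[x]$ and $Q/P=xK[x]$. This gives a saturated chain from $0$ to $Q$ of length at most $n$, and $R$ is not catenary.
\end{proof}

The hypothesis on the eigenvalues was used in Lemma~\ref{lem:nohyper} and in the first case of Lemma~\ref{lem:contract}(b). The long chain needs the monoid: in $K[G]$ the element $x$ is a unit and generates no proper ideal.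

\section{Groups that are not nilpotent-by-finite}\label{sec:Bb}

\begin{lemma}\label{lem:quotient}
Let $M$ be a f.g.\ group and $\sigma$ an automorphism of $M$ such that some eigenvalue of $\sigma$ on $V=(M/M')\otimes\mathbb Q$ is not a root of unity. Then $K[M][x;\sigma]$ is not catenary.
\end{lemma}

\begin{proof}
View $V$ as a $\mathbb Q[t]$-module with $t$ acting as $\sigma$. Let $p\in\mathbb Q[t]$ be the minimal polynomial of the given eigenvalue. No root of $p$ is a root of unity, for otherwise $p$ would divide some $t^k-1$. As $p$ divides the characteristic polynomial, $V/pV$ is a nonzero vector space over the field $\mathbb Q[t]/(p)$, so $V$ has a quotient $\mathbb Q[t]/(p)$. The image $L$ of $M$ in it is a f.g.\ subgroup spanning it over $\mathbb Q$, so $L\cong\mathbb Z^n$ with $n=\deg p\ge1$, and $tL=L$. The automorphism $\bar\sigma$ of $L$ given by $t$ has characteristic polynomial $p$. The surjection $M\to L$ is equivariant, so $K[L][x;\bar\sigma]$ is a factor ring of $K[M][x;\sigma]$, and it is not catenary by Theorem~\ref{thm:A}.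
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}(b)]
By a theorem of Mal'cev, $G$ has a normal subgroup $G_0$ of finite index such that $M:=G_0'$ is nilpotent. The group $G_0$ acts by conjugation on $V=(M/M')\otimes\mathbb Q$ through the f.g.\ abelian group $G_0/M$.

\emph{Claim: some $g\in G_0$ has an eigenvalue on $V$ that is not a root of unity.} Suppose not. Let $g_1,\dots,g_k$ generate $G_0$ modulo $M$, and choose $m\ge1$ such that all $g_i^m$ are unipotent on $V$. The subgroup $G_1=\langle M,g_1^m,\dots,g_k^m\rangle$ has finite index in $G_0$. The operators $g_i^m-1$ on $V$ are nilpotent and commute, so they generate a nilpotent algebra, and $V$ has a $G_1$-invariant flag with trivial action on the factors. The same then holds for the tensor powers $V^{\otimes i}$ and for their images; commutation gives an equivariant surjection $V^{\otimes i}\to M_i\otimes\mathbb Q$, where $M_i=\gamma_i(M)/\gamma_{i+1}(M)$. Let $T_i$ be the finite torsion subgroup of $M_i$, and let $G_2$ be the subgroup of $G_1$ acting trivially on all $T_i$; it has finite index and contains $M$.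 Intersecting the flag of $M_i\otimes\mathbb Q$ with $M_i/T_i$, we refine the lower central series of $M$ to a finite $G_2$-invariant series on whose factors $G_2$ acts trivially. Since $G_2'\subseteq M$, the group $G_2$ is nilpotent, so $G$ is nilpotent-by-finite, a contradiction.

Let $g$ be as in the claim. No power $g^k$ with $k\ge1$ lies in $M$, since $M$ acts trivially on $V$. So for $S=\bigcup_{i\ge0}Mg^i$ we have $K[S]=K[M][x;\sigma]$ with $\sigma$ the conjugation by $g$. This ring is Noetherian, so $S$ has acc on right and on left ideals, and it is not catenary by Lemma~\ref{lem:quotient}.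
\end{proof}

\section{The grade of a module}\label{sec:grade}

We turn to Theorem~\ref{thm:B}(a) and first set up the function that measures primes. This section and the next involve no monoids.

\subsection*{Skew towers}
A \emph{skew tower of length $d$} is a $K$-algebra $B$ with subalgebras $K=B_0\subset B_1\subset\dots\subset B_d=B$ such that each $B_i$ is $B_{i-1}[x_i;\sigma_i]$ or $B_{i-1}[x_i^{\pm1};\sigma_i]$ for a $K$-automorphism $\sigma_i$ of $B_{i-1}$. Such a $B$ is Noetherian. For a f.g.\ right (left) $B$-module $M$, $\operatorname{Ext}^i_B(M,B)$ is a f.g.\ left (right) $B$-module. The \emph{grade} of $M$ is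
\[
j(M)=\min\{i:\operatorname{Ext}^i_B(M,B)\ne0\},\qquad j(0)=\infty .
\]
For example, $j(B)=0$, and for $B=K[y]$ and $f$ nonconstant the resolution $0\to B\xrightarrow{f}B\to B/fB\to0$ gives $j(B/fB)=1$. For a commutative polynomial ring $B$ the grade of $M$ is the height of its annihilator, so the grade is a codimension: small modules have large grade.

A Noetherian ring $B$ is \emph{Auslander regular} if it has finite global dimension and satisfies the \emph{Auslander condition}: for every f.g.\ left or right module $M$, every $i$, and every submodule $M_1\subseteq\operatorname{Ext}^i_B(M,B)$, we have $j(M_1)\ge i$.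

\begin{lemma}\label{lem:auslander}
Every skew tower is Auslander regular.
\end{lemma}

\begin{proof}
The field $K$ is Auslander regular. If $B'$ is Auslander regular and $\sigma$ is an automorphism, then $B''=B'[x;\sigma]$ is Auslander regular by Ekstr\"om \cite{Ekstrom}. The ring $B'''=B'[x^{\pm1};\sigma]$ is the localization of $B''$ at the Ore set of powers of $x$; it is flat over $B''$ on both sides. Every f.g.\ right $B'''$-module is $M\otimes B'''$ with $M$ f.g.\ over $B''$, and localizing a finite resolution of $M$ by f.g.\ projectives shows that $B'''$ has finite global dimension and that $\operatorname{Ext}^i_{B'''}(M\otimes B''',B''')\cong B'''\otimes\operatorname{Ext}^i_{B''}(M,B'')$. A submodule of this module is $B'''\otimes M_1$, where $M_1$ is its preimage in $\operatorname{Ext}^i_{B''}(M,B'')$, and $\operatorname{Ext}^q_{B'''}(B'''\otimes M_1,B''')\cong\operatorname{Ext}^q_{B''}(M_1,B'')\otimes B'''=0$ for $q<i$. The argument for left modules is symmetric.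
\end{proof}

\subsection*{The biduality filtration}
Fix a skew tower $B$ and write $\operatorname{Ext}^i(-)$ for $\operatorname{Ext}^i_B(-,B)$. Let $M$ be f.g., and let $P_\bullet\to M$ be a finite resolution by f.g.\ projectives. The dual complex $P_\bullet^*$ has cohomology $\operatorname{Ext}^q(M)$. Dualize a Cartan--Eilenberg resolution of $P_\bullet^*$. Since $P_q^{**}=P_q$, the total complex has cohomology $M$ in degree $0$ and zero elsewhere, and we obtain a spectral sequence, functorial in $M$,
\[
E_2^{p,-q}=\operatorname{Ext}^p(\operatorname{Ext}^q(M))\ \Longrightarrow\ M,\qquad d_r:E_r^{p,-q}\to E_r^{p+r,-q-r+1}.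
\]
By the Auslander condition $E_2^{p,-q}=0$ for $p<q$. A differential arriving at position $(p,-p)$ starts at $(p-r,-(p-r+1))$, where the term is zero. Hence $E_\infty^{p,-p}\subseteq E_2^{p,-p}$, and $M$ has a natural finite filtration
\[
M=F^0\supseteq F^1\supseteq\dots\supseteq0,\qquad F^p/F^{p+1}\hookrightarrow\operatorname{Ext}^p(\operatorname{Ext}^p(M)).
\]
Every submodule of $F^p/F^{p+1}$ has grade at least $p$, again by the Auslander condition. If $j(M)\geq n$, then $M=F^n$; in particular $j(M)<\infty$ for $M\ne0$, and there is a map $M\to M^{\vee\vee}:=\operatorname{Ext}^n(\operatorname{Ext}^n(M))$ with kernel $F^{n+1}$, natural for modules of grade at least $n$.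

\begin{lemma}\label{lem:G}
All modules in \textup{(G1)--(G3)} are f.g.\ over $B$.
\begin{enumerate}
\item[(G1)] If $0\to M'\to M\to M''\to0$ is exact, then $j(M)=\min(j(M'),j(M''))$. So submodules, images, extensions and finite sums of modules of grade at least $n$ have grade at least $n$.
\item[(G2)] If $j(M)=n<\infty$, then the kernel of $M\to M^{\vee\vee}$ has grade at least $n+1$, and $j(\operatorname{Ext}^n(M))=n$.
\item[(G3)] There is no infinite chain $M_0\supseteq M_1\supseteq\cdots$ with $j(M_0)=j(M_i/M_{i+1})=n<\infty$ for all $i$.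
\item[(G4)] Let $V$ be a module all of whose nonzero f.g.\ submodules have grade $n$, and let $0\ne M\subseteq Y_1\subseteq Y_2\subseteq\dots\subseteq V$ with $M$ and all $Y_i$ f.g.\ and $j(Y_i/M)\ge n+2$. Then the chain stabilizes.
\end{enumerate}
\end{lemma}

\begin{proof}
(G1) The exact sequence $\operatorname{Ext}^i(M'')\to\operatorname{Ext}^i(M)\to\operatorname{Ext}^i(M')$ gives ``$\ge$''. Conversely, let $j(M)=n<\infty$. The submodule $M'=M'\cap F^n$ is filtered by the $M'\cap F^p$, $p\ge n$, whose factors embed in $F^p/F^{p+1}$ and so have grade at least $n$. By ``$\ge$'', $j(M')\ge n$. The sequence $\operatorname{Ext}^{i-1}(M')\to\operatorname{Ext}^i(M'')\to\operatorname{Ext}^i(M)$ for $i<n$ now gives $j(M'')\ge n$.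

(G2) The kernel $F^{n+1}$ is filtered with factors of grade at least $n+1$. The Auslander condition gives $j(\operatorname{Ext}^n(M))\ge n$. If the inequality were strict, then $M^{\vee\vee}=0$ and $M=F^{n+1}$ would have grade at least $n+1$.

(G3) Suppose such a chain exists. By (G1), $j(M_i)=n$ for all $i$. Let $E_i=\operatorname{Ext}^n(M_i)$, and let $\rho_i:E_0\to E_i$ be the restriction. The cokernel of $\rho_i$ embeds in $\operatorname{Ext}^{n+1}(M_0/M_i)$, so has grade at least $n+1$. Since $\operatorname{Ext}^{n-1}(M_{i+1})=0$, the kernel $E_i'$ of $E_i\to E_{i+1}$ is isomorphic to $\operatorname{Ext}^n(M_i/M_{i+1})$, of grade $n$ by (G2). So $E_i'$ does not embed in $\operatorname{coker}\rho_i$, that is, $E_i'\cap\operatorname{im}\rho_i\ne0$. This means $\ker\rho_i\subsetneq\ker\rho_{i+1}$ for all $i$, which is impossible in the Noetherian module $E_0$.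

(G4) Since $\operatorname{Ext}^n(Y_i/M)=\operatorname{Ext}^{n+1}(Y_i/M)=0$, restriction $\operatorname{Ext}^n(Y_i)\to\operatorname{Ext}^n(M)$ is an isomorphism, and so is $M^{\vee\vee}\to Y_i^{\vee\vee}$. The kernel of $Y_i\to Y_i^{\vee\vee}$ is a submodule of $V$ of grade at least $n+1$, hence zero. By naturality the embeddings $Y_i\hookrightarrow Y_i^{\vee\vee}\cong M^{\vee\vee}$ are compatible with the inclusions, and $M^{\vee\vee}$ is Noetherian.
\end{proof}

Property (G3) makes the grade strictly increasing on primes. Property (G4) bounds it from above: a pure module cannot be enlarged indefinitely by pieces of codimension two.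

\subsection*{Left-right symmetry}
Ideals are two-sided objects, and the arguments below know some bimodules from the left and need them from the right. We show that the two grades agree, by computing both over $B\otimes_KB^{\mathrm{op}}$.

For an automorphism $\theta$ of a ring $B_1$ and a right module $M$, let $M^\theta$ be $M$ with the action $m*b=m\theta(b)$. If $P_\bullet$ is a projective resolution of $M$, then $P_\bullet^\theta$ is one of $M^\theta$, and $\varphi\mapsto\theta^{-1}\circ\varphi$ induces an isomorphism of abelian groups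
\begin{equation}\label{eq:twist}
\operatorname{Ext}^q_{B_1}(M,B_1)\cong\operatorname{Ext}^q_{B_1}(M^\theta,B_1).
\end{equation}

\begin{lemma}\label{lem:change}
Let $B_1$ be Noetherian, let $B_2=B_1[x;\sigma]$ or $B_2=B_1[x^{\pm1};\sigma]$, and let $M$ be a right $B_2$-module that is f.g.\ over $B_1$. Then $\operatorname{Hom}_{B_2}(M,B_2)=0$ and $\operatorname{Ext}^{q+1}_{B_2}(M,B_2)\cong\operatorname{Ext}^q_{B_1}(M,B_1)$ as abelian groups for all $q\ge0$.
\end{lemma}

\begin{proof}
The map $\xi:M^\sigma\to M$, $m\mapsto mx$, is $B_1$-linear because $\sigma(b)x=xb$; it is bijective in the Laurent case. Consider the sequence of right $B_2$-modules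
\[
0\to M^\sigma\otimes_{B_1}B_2\xrightarrow{\ \kappa\ }M\otimes_{B_1}B_2\xrightarrow{\ \mu\ }M\to0,\qquad\kappa(m\otimes r)=m\otimes xr-mx\otimes r,\quad\mu(m\otimes r)=mr .
\]
The map $\kappa$ is well defined, as $m\sigma(b)\otimes xr-m\sigma(b)x\otimes r=m\otimes xbr-mx\otimes br$. Both tensor products are $\bigoplus_iM\otimes x^i$, and the top term of $\kappa(\sum_{i\le d}m_i\otimes x^i)$ is $m_d\otimes x^{d+1}$, so $\kappa$ is injective. We have $\mu\kappa=0$. Modulo $\operatorname{im}\kappa$ we have $m\otimes x^{i+1}\equiv mx\otimes x^i$, so every element is congruent to some $m\otimes1$ (for negative degrees use that $\xi$ is onto), and $\mu(m\otimes1)=m$. So the sequence is exact.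

Let $\mathcal E=\operatorname{Ext}^q_{B_1}(M,B_1)$ and $\mathcal E'=\operatorname{Ext}^q_{B_1}(M^\sigma,B_1)$. Since $B_2$ is flat as a left $B_1$-module and $B_2=\bigoplus_ix^iB_1$ as a right $B_1$-module, and since $M$ is f.g.\ over the Noetherian ring $B_1$,
\[
\operatorname{Ext}^q_{B_2}(M\otimes B_2,B_2)=\operatorname{Ext}^q_{B_1}(M,B_2)=\bigoplus_ix^i\mathcal E,\qquad\operatorname{Ext}^q_{B_2}(M^\sigma\otimes B_2,B_2)=\bigoplus_ix^i\mathcal E' .
\]
To compute $\kappa^*$, lift $\xi$ to a chain map $\tilde\xi:P_\bullet^\sigma\to P_\bullet$ of resolutions over $B_1$; then $p\otimes r\mapsto p\otimes xr-\tilde\xi(p)\otimes r$ lifts $\kappa$. For $\varphi:P_q\to B_1$, the cochain $x^i\varphi$ is sent to $p\mapsto x^i\varphi(p)x-x^i\varphi(\tilde\xi p)=x^{i+1}\sigma^{-1}(\varphi(p))-x^i\varphi(\tilde\xi p)$. Thus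
\[
\kappa^*\Bigl(\sum_ix^i\epsilon_i\Bigr)=\sum_ix^{i+1}\alpha(\epsilon_i)-\sum_ix^i\beta(\epsilon_i),
\]
where $\alpha:\mathcal E\to\mathcal E'$ is the bijection \eqref{eq:twist} and $\beta=\xi^*$ is bijective in the Laurent case. If $\sum x^i\epsilon_i\ne0$ has top degree $d$ and bottom degree $d'$, its image has a nonzero term in degree $d+1$, and in the Laurent case also in degree $d'\le d$. Hence $\kappa^*$ is injective and $x^0\mathcal E'\cap\operatorname{im}\kappa^*=0$. The congruence $x^{i+1}\alpha(\epsilon)\equiv x^i\beta(\epsilon)$ moves every term to degree $0$: downward because $\alpha$ is onto, and upward in the Laurent case because $\beta$ is onto. So $\operatorname{coker}\kappa^*\cong\mathcal E'\cong\mathcal E$. The long exact sequence of $\operatorname{Ext}_{B_2}(-,B_2)$ gives the lemma.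
\end{proof}

Applying the lemma along the tower shows, for instance, that a nonzero finite-dimensional module over a skew tower of length $d$ has grade $d$.

\begin{proposition}[Symmetry]\label{prop:sym}
Let $B$ be a skew tower and $W$ a $B$-bimodule on which the two actions of $K$ agree, f.g.\ on each side. Then $j({}_BW)=j(W_B)$.
\end{proposition}

\begin{proof}
View $W$ as a right module over $B^e=B\otimes_KB^{\mathrm{op}}$. The opposite of $B'[x;\sigma]$ is $B'^{\,\mathrm{op}}[x;\sigma^{-1}]$, and likewise for Laurent extensions. So $B^e$ is reached from $B\otimes1$ through the rings $B\otimes B_i^{\mathrm{op}}$ by $d$ skew polynomial or skew Laurent extensions. All these rings are Noetherian, and $W$ is f.g.\ over each. By Lemma~\ref{lem:change}, the least $q$ with $\operatorname{Ext}^q_{B^e}(W,B^e)\ne0$ is $d+j(W_B)$. Starting from $1\otimes B^{\mathrm{op}}$ and passing through the rings $B_i\otimes B^{\mathrm{op}}$, it is $d+j({}_BW)$.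
\end{proof}

\section{A principal ideal theorem for the grade}\label{sec:pit}

In this section $B$ is a skew tower and $R$ is a $K$-algebra with a homomorphism $\phi:B\to R$, elements $c_1,\dots,c_p\in R$ and automorphisms $\theta_1,\dots,\theta_p$ of $B$ such that
\begin{equation}\label{eq:setting}
R=\sum_i\phi(B)c_i,\qquad c_i\phi(b)=\phi(\theta_i(b))c_i\quad(b\in B).
\end{equation}
Then also $R=\sum_ic_i\phi(B)$, so $R$ is f.g.\ over $B$ on each side, and $R$ is Noetherian. All $R$-modules are viewed as $B$-modules, grades are taken over $B$, and a grade is a right grade unless a side is indicated.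

We recall what we use about a prime Noetherian ring $A$. By Goldie's theorem, $A$ has a simple Artinian quotient ring $\mathcal Q$: regular elements (non-zero-divisors) of $A$ are units of $\mathcal Q$, and finitely many elements of $\mathcal Q$ can be written as $a_ic^{-1}$, and also as $c^{-1}a_i$, with $a_i\in A$ and a common regular $c\in A$. Every nonzero ideal of $A$ contains a regular element. In any Noetherian ring there are finitely many minimal primes, some product of them (with repetitions) is zero, and a right invertible element is a unit.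

Fix a prime $P$ of $R$, and put $A=R/P$, $n=j(A)$, with quotient ring $\mathcal Q$.

\begin{lemma}\label{lem:R}
\begin{enumerate}
\item[(R1)] If $V$ is a right $R$-module and $M\subseteq V$ a f.g.\ $B$-submodule, then $j(MR)\ge j(M)$.
\item[(R2)] Every nonzero f.g.\ right $B$-submodule of $\mathcal Q$ has grade $n$.
\item[(R3)] If $0\ne M\subseteq\mathcal Q$ is a f.g.\ right $B$-submodule and $c$ is a unit of $\mathcal Q$ with $cM\subseteq M$, then $j(M/cM)\ge n+1$. In particular $j(R/Q)>j(R/P)$ for every ideal $Q\supsetneq P$.
\item[(R4)] Let $T\ne0$ be a factor ring of $R$ all of whose nonzero right ideals have grade $m$. Then $j(T/Q)=m$ for every minimal prime $Q$ of $T$.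
\end{enumerate}
\end{lemma}

\begin{proof}
(R1) We have $MR=\sum Mc_i$, and by \eqref{eq:setting} the map $v\mapsto vc_i$ is a $B$-linear surjection $M^{\theta_i}\to Mc_i$. Use \eqref{eq:twist} and (G1).

(R2) Let $I\ne0$ be a right ideal of $A$. The ideal $AI$ contains a regular element $c=\sum a_iy_i$ with $y_i\in I$. Then $A\cong cA\subseteq\sum a_iI$, a sum of images of $I$, so $n\ge j(I)\ge n$ by (G1). If $0\ne M\subseteq A$ is a $B$-submodule, then $n=j(MR)\ge j(M)\ge n$ by (R1). A f.g.\ $B$-submodule $M$ of $\mathcal Q$ is isomorphic to $aM\subseteq A$, where $a$ is a common left denominator of its generators.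

(R3) The factors of the chain $M\supseteq cM\supseteq c^2M\supseteq\cdots$ are isomorphic to $M/cM$, whose grade is at least $n$ by (G1) and (R2), and is not $n$ by (G3). If $Q\supsetneq P$, then $Q/P$ contains a regular element $c$, and $R/Q$ is an image of $A/cA$.

(R4) Write zero as a product of minimal primes and group the factors other than $Q$. This gives ideals $Y_0,\dots,Y_l\not\subseteq Q$ with $Y_0QY_1Q\cdots QY_l=0$ (an empty product is $T$). Among all such relations take one with $l$ minimal; $l\ge1$ since $Y_0\neq0$. Let $Z=Y_0Q\cdots QY_{l-1}$. Then $ZQY_l=0$, while $ZY_l\ne0$ by minimality of $l$, since $Y_{l-1}Y_l\not\subseteq Q$. Let $W=Y_l/QY_l$ and $Z=\sum z_iT$, a finite sum. Then $ZY_l=\sum z_iY_l$, and $y\mapsto z_iy$ induces a surjection of right modules $W\to z_iY_l$. On the left, $W$ is a f.g.\ $T/Q$-module. By (G1) and Proposition~\ref{prop:sym},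
\[
m=j(ZY_l)\ge j(W_B)=j({}_BW)\ge j({}_B(T/Q))=j((T/Q)_B)\ge j(T)=m .\qedhere
\]
\end{proof}

Let $u\ne0$ be a normal element of $A$. By (R3), $A/uA$ has grade at least $n+1$. If all its nonzero right ideals had grade exactly $n+1$, then (R4) would give grade $n+1$ for the primes minimal over $u$. In general $A/uA$ may have nonzero submodules of larger grade; the point of the proof below is that the largest of them is a nilpotent ideal, so it can be factored out without losing a minimal prime. We allow $u$ to be normal in a finite overring $A^*$ of $A$, because that is where Section~\ref{sec:normal} finds it.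

\begin{proposition}\label{prop:pit}
Let $A^*$ be a ring with $A\subseteq A^*\subseteq\mathcal Q$, f.g.\ as a left and as a right $A$-module. Let $u\in A^*$ be a unit of $\mathcal Q$ with $\mathfrak a:=uA^*=A^*u\subseteq A$. Then $j(A/Q)=n+1$ for every prime $Q$ of $A$ minimal over $\mathfrak a$.
\end{proposition}

\begin{proof}
Call a f.g.\ module \emph{small} if its grade is at least $n+2$. All bimodules below are subquotients of $A^*$, so by Proposition~\ref{prop:sym} they are small on the left if and only if they are small on the right. By (G1), the Noetherian right $A$-module $A^*/\mathfrak a$ has a largest small submodule $X^*/\mathfrak a$.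

\emph{Step 1: $X^*$ is an ideal of $A^*$.} Left multiplication by an element of $A^*$ is an endomorphism of the right module $A^*/\mathfrak a$, so it preserves $X^*/\mathfrak a$. Thus $A^*X^*\subseteq X^*$, and $X^*/\mathfrak a$ is a bimodule, small on both sides. Write $A^*=\sum Aa_i$. Then $X^*A^*=\sum X^*a_i$, and right multiplication by $a_i$ maps the left module $X^*/\mathfrak a$ onto $(X^*a_i+\mathfrak a)/\mathfrak a$. So the bimodule $X^*A^*/\mathfrak a$ is small on the left, hence on the right, and $X^*A^*\subseteq X^*$.

\emph{Step 2: $uX^*u^{-1}=X^*$.} Conjugation by $u$ is an automorphism of $A^*$ fixing $\mathfrak a$, so $uX^*u^{-1}$ is an ideal containing $\mathfrak a$. Left multiplication by $u$ is an isomorphism of right modules $X^*/\mathfrak a\to uX^*/u\mathfrak a$, so the bimodule $uX^*/u\mathfrak a$ is small. Right multiplication by $u$ is an isomorphism of left modules $uX^*u^{-1}/\mathfrak a\to uX^*/\mathfrak au=uX^*/u\mathfrak a$, so $uX^*u^{-1}/\mathfrak a$ is small, and $uX^*u^{-1}\subseteq X^*$. The chain $X^*\subseteq u^{-1}X^*u\subseteq u^{-2}X^*u^2\subseteq\cdots$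 of ideals of $A^*$ stabilizes, which gives equality.

\emph{Step 3: a power of $X^*$ lies in $\mathfrak a$.} Let $Y_0=A^*$ and $Y_m=(u^{-1}X^*)^m$. By Step~2, $Y_m=u^{-m}(X^*)^m\subseteq u^{-m}A^*$, so $Y_m$ is a f.g.\ right $A^*$-module. As $u^{-1}X^*\supseteq u^{-1}\mathfrak a=A^*$, the $Y_m$ ascend. If $Y_{m-1}=\sum q_iA^*$, then $Y_m=\sum q_iA^*u^{-1}X^*=\sum q_iu^{-1}X^*$, so $Y_m/Y_{m-1}$ is a sum of images of $u^{-1}X^*/A^*\cong X^*/\mathfrak a$. Hence every $Y_m/A^*$ is small. By (R2) and (G4) with $V=\mathcal Q$, there is $m$ with $Y_{m+1}=Y_m\subseteq u^{-m}A^*$, that is, $(X^*)^{m+1}\subseteq uA^*=\mathfrak a$.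

\emph{Step 4.} Let $X=X^*\cap A\supseteq\mathfrak a$. By Step~3, $X^{m+1}\subseteq Q$, so $X\subseteq Q$, and $Q/X$ is a minimal prime of $A/X$. A nonzero right ideal of $A/X$ embeds in $A^*/X^*$. It has grade at least $n+1$, because $j(A^*/uA^*)\ge n+1$ by (R3). It is not small, because an extension of small modules is small and $X^*/\mathfrak a$ is the largest small submodule. So its grade is $n+1$, and (R4) gives $j(A/Q)=n+1$.
\end{proof}

\section{The structure of the monoid}\label{sec:monoid}

We now show that $K[S]$ satisfies \eqref{eq:setting}. The chain condition forces most of the commutator subgroup to consist of units of $S$, so that $S$ is, up to finite index and a group of units, a f.g.\ commutative monoid.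

\begin{lemma}\label{lem:basic}
Let $S$ be a submonoid of a group $G$, with acc on right ideals.
\begin{enumerate}
\item[(a)] For $s,t\in S$ there is $k\ge1$ with $t^{-1}s^kt\in S$. The set $SS^{-1}$ is a subgroup.
\item[(b)] For every subgroup $Y$, the monoid $S\cap Y$ has acc on right ideals; so has the image of $S$ under any group homomorphism.
\item[(c)] If $G=SS^{-1}$ and $Y\lhd G$ has finite index, then every coset of $Y$ meets $S$, and $Y=(S\cap Y)(S\cap Y)^{-1}$.
\item[(d)] If $G$ is f.g.\ abelian, then $S$ is a f.g.\ monoid.
\end{enumerate}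
\end{lemma}

\begin{proof}
(a) The right ideals $\bigcup_{i\le m}s^itS$ ascend, so $s^mt\in s^itS$ for some $i<m$; cancel $s^i$. Thus $s^kt=ts'$ with $s'\in S$, and $t^{-1}s=s'(s^{k-1}t)^{-1}\in SS^{-1}$. So $S^{-1}S\subseteq SS^{-1}$, and $SS^{-1}$ is closed under products and inverses.

(b) For a right ideal $I$ of $S\cap Y$ we have $IS\cap Y=I$, so $I\mapsto IS$ preserves strict inclusions. For images, take preimages of right ideals.

(c) Let $m=[G:Y]$ and $g=st^{-1}$. Then $st^{m-1}=gt^m\in S\cap gY$. If $g\in Y$, then $g=(st^{m-1})(t^m)^{-1}$ with both factors in $S\cap Y$.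

(d) The nonunits of $S$ form an ideal, which by acc is a finite union $\bigcup s_iS$. Write a nonunit as $s=s_{i_1}s'$; if $s'$ is a nonunit, write $s'=s_{i_2}s''$, and so on. Since the $s_i$ are nonunits, $sS\subsetneq s'S\subsetneq\cdots$, so the process ends at a unit. Thus $S$ is generated by the $s_i$ and the f.g.\ group $U(S)$.
\end{proof}

\begin{example}
Let $H=\langle x,y\rangle$ be the Heisenberg group, with $z=[x,y]$ central of infinite order and $H/\langle z\rangle\cong\mathbb Z^2$. The monoid generated by $x$ and $y$ does not have acc on right ideals: $y^{-1}x^ky=x^kz^k$, while the only element of the monoid in the coset $x^k\langle z\rangle$ is $x^k$, so (a) fails. The monoid generated by $x,y,z,z^{-1}$ has the Noetherian algebra $K[z^{\pm1}][x][y;\sigma]$. The next lemma shows that inverting a power of $z$ is forced.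
\end{example}

\begin{lemma}\label{lem:units}
Let $H$ be a f.g.\ nilpotent group and $S\subseteq H$ a submonoid with acc on right ideals and $H=SS^{-1}$. Then $U(S)\cap H'$ has finite index in $H'$.
\end{lemma}

\begin{proof}
We first prove:
\begin{enumerate}
\item[$(*)$] \emph{Let $a\in S$ and let $z\in H$ be central. If for every $n\ge1$ there is $k\ge1$ with $a^kz^{kn}\in S$, then a positive power of $z$ lies in $S$.}
\end{enumerate}
The group $Y=\langle a,z\rangle$ is abelian, and $S\cap Y$ is generated by finitely many $s_i$ by Lemma~\ref{lem:basic}(b),(d). The convex cone spanned by their images $\bar s_i$ in $Y\otimes\mathbb R$ is f.g., hence closed. It contains $\frac1{kn}(k\bar a+kn\bar z)=\frac1n\bar a+\bar z$ for all $n$, so it contains $\bar z$. By Carath\'eodory's theorem, $\bar z$ is a nonnegative combination of linearly independent $\bar s_i$; the coefficients are then determined by a rational linear system, so they are rational. Clearing denominators gives $z^m\tau\in S$ with $m\ge1$ and $\tau\in Y$ of finite order, and a power of this element proves $(*)$.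

We induct on the class $c$ of $H$; for $c\le1$ there is nothing to prove. Let $c\ge2$, let bars denote images in $H/\gamma_c(H)$, and let $W$ be the preimage in $H'$ of $U(\bar S)\cap\bar H'$. By induction and Lemma~\ref{lem:basic}(b), $W$ has finite index in $H'$. For $w\in W$ there are $\zeta,\zeta'\in\gamma_c(H)$ with $w\zeta\in S$ and $w^{-1}\zeta'\in S$.

\emph{The subgroup $\Delta=U(S)\cap\gamma_c(H)$ has finite index in $\gamma_c(H)$.} The commutator map $\gamma_{c-1}(H)\times H\to\gamma_c(H)$ is multiplicative in each variable, its values generate $\gamma_c(H)$, and $S$ generates $H$. So the f.g.\ abelian group $\gamma_c(H)$ is generated by the elements $z=[x,y]$ with $y\in S$ and $x\in\gamma_{c-1}(H)$, and with $x\in S$ if $c=2$. It suffices to show that positive powers of each such $z$ and of $z^{-1}$ lie in $S$. Note $y^{-1}xy=xz$. If $c=2$, then $y^{-n}x^ky^n=x^kz^{kn}$ and $x^{-n}y^kx^n=y^kz^{-kn}$; by Lemma~\ref{lem:basic}(a), $(*)$ applies to the pairs $(x,z)$ and $(y,z^{-1})$. If $c\ge3$, then $x\in H'$, so $x^m\in W$ for some $m\ge1$, and there are $x_+=x^m\zeta\in S$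 and $x_-=x^{-m}\zeta'\in S$. Now $y^{-n}x_\pm^ky^n=x_\pm^kz^{\pm kmn}$, and $(*)$ applies to the pairs $(x_\pm,z^{\pm m})$.

\emph{Conclusion.} Let $w,\zeta,\zeta'$ be as above. Then $\zeta\zeta'=(w\zeta)(w^{-1}\zeta')$ lies in $S\cap\gamma_c(H)$ and has a positive power in $\Delta$, so it is a unit of $S$; hence so is $w\zeta$. Thus $W\subseteq(U(S)\cap H')\gamma_c(H)$, and $U(S)\cap H'$ has index $[\gamma_c(H):\Delta]<\infty$ in this product.
\end{proof}

From now on $S$ is as in Theorem~\ref{thm:B}(a), and we replace $G$ by its subgroup $SS^{-1}$, which is again f.g.\ and nilpotent-by-finite. We use three facts on a f.g.\ nilpotent group: it has a torsion-free subgroup of finite index; it is finite if it has finite exponent; and if it is torsion-free, it has a subnormal series with infinite cyclic factors.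

\begin{lemma}\label{lem:structure}
There are normal subgroups $N\le H$ of $G$ and a submonoid $E$ such that:
\begin{enumerate}
\item[(i)] $[G:H]<\infty$, $H$ is torsion-free nilpotent, and $H'\le N\le U(S)$;
\item[(ii)] $N\subseteq E\subseteq S\cap H$ and $gEg^{-1}=E$ for $g\in G$; the commutative monoid $D=E/N$ is generated by distinct elements $d_1,\dots,d_k$ that $G$ permutes by conjugation;
\item[(iii)] every element of $S$ has a positive power in $E$, and $S=\bigcup_{i\le p}c_iE=\bigcup_{i\le p}Ec_i$ for some $c_1,\dots,c_p\in S$.
\end{enumerate}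
\end{lemma}

\begin{proof}
Let $H_0\lhd G$ be torsion-free nilpotent of finite index. By Lemma~\ref{lem:basic}(b),(c), Lemma~\ref{lem:units} applies to $S\cap H_0\subseteq H_0$; let $r$ be the index of $U(S)\cap H_0'$ in $H_0'$. Then $N:=\langle x^{r!}:x\in H_0'\rangle\subseteq U(S)$ is characteristic in $H_0$, and $H_0'/N$ is finite. In $H_0/N$ every element has finitely many conjugates, since the derived group is finite; so the center $H/N$, the intersection of the centralizers of finitely many generators, has finite index. The subgroup $H$ is characteristic in $H_0$. This gives (i).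

The monoid $\bar M=(S\cap H)/N\subseteq H/N$ is generated by some $m_1,\dots,m_r'$, which we relabel $m_1,\dots,m_l$, by Lemma~\ref{lem:basic}(b),(d). It need not be invariant under $G$, so we pass to a submonoid that is. The group $G$ acts on $H/N$ through the finite group $G/H$, and for $g\in G$ the coset $g^{-1}H$ contains some $t\in S$, so that $gmg^{-1}=t^{-1}mt$ for $m\in H/N$. By Lemma~\ref{lem:basic}(a) there is $k_0\ge1$ with $gm_i^{k_0}g^{-1}\in\bar M$ for all $i$ and $g$. Let $d_1,\dots,d_k$ be the distinct elements of this form, $D$ the monoid they generate, and $E$ its preimage in $H$. Then (ii) holds.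

If $s\in S$, then $s^{[G:H]}\in S\cap H$, and the $k_0$-th power of any element of $\bar M$ lies in $D$. Moreover $\bar M$ is the union of the sets $\prod_i m_i^{a_i}D$ with $0\le a_i<k_0$, so $S\cap H$ is a finite union of sets $cE$. Finally, fix $g\in G$. If $X\subseteq S\cap gH$ satisfies $X(S\cap H)\subseteq X$, then $XS\cap gH=X$; so such sets satisfy acc, and $S\cap gH$ is a finite union of sets $t(S\cap H)$. Hence $S=\bigcup c_iE$, and $c_iE=Ec_i$ by (ii).
\end{proof}

Fix $e_i\in E$ with $e_iN=d_i$. Every element of $E$ has the form $\nu e_1^{a_1}\cdots e_k^{a_k}$ with $\nu\in N$, but not uniquely, and $K[E]$ need not have finite global dimension. As one covers a commutative monoid algebra by a polynomial ring, we cover $K[E]$ by a ring in which the exponents are remembered.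

\begin{lemma}\label{lem:B}
There is a skew tower $B$ with a homomorphism $\phi:B\to R=K[S]$ satisfying \eqref{eq:setting}. In particular, $R$ is Noetherian.
\end{lemma}

\begin{proof}
Let $v_1,\dots,v_k$ be the standard basis of $\mathbb Z^k$, permuted by $G$ as the $d_i$ are, and let $\pi:\mathbb Z^k\to H/N$ be the equivariant homomorphism $v_i\mapsto d_i$. Put
\[
T=\{(h,v)\in H\times\mathbb N^k:hN=\pi(v)\},\qquad B=K[T],\qquad y_i=(e_i,v_i)\in T,
\]
and let $T_j\subseteq T$ consist of the $(h,v)$ with $v\in\mathbb Nv_1+\dots+\mathbb Nv_j$. Then $T_0\cong N$, and $T_j$ is the disjoint union of the sets $T_{j-1}y_j^a$, $a\ge0$. Conjugation by $y_j$ sends $(h,v)$ to $(e_jhe_j^{-1},v)$, and $e_jhe_j^{-1}\in hN$ as $H'\le N$; so it is an automorphism $\sigma_j$ of $T_{j-1}$, and $K[T_j]=K[T_{j-1}][y_j;\sigma_j]$. A subnormal series of $N$ with infinite cyclic factors exhibits $K[N]$ as an iterated skew Laurent extension of $K$. So $B$ is a skew tower. The projection $T\to E$ is onto and induces $\phi$ with image $K[E]$. For $g\in G$, the map $(h,v)\mapsto(ghg^{-1},gv)$ is an automorphism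 of $T$ lifting conjugation by $g$ on $E$. Taking $g=c_i$ gives $\theta_i$, and $R=\sum K[E]c_i$ by Lemma~\ref{lem:structure}(iii).
\end{proof}

\section{Normal elements}\label{sec:normal}

Let $P\subsetneq Q$ be primes of $R=K[S]$. Put $A=R/P$ and $\bar Q=Q/P\ne0$, and let $\mathcal Q$ be the quotient ring of $A$. Elements of $S$ also denote their images in $A$.

\begin{proposition}\label{prop:normal}
There are a ring $A^*$ with $A\subseteq A^*\subseteq\mathcal Q$, f.g.\ as a left and as a right $A$-module, and a unit $u$ of $\mathcal Q$ with $u\in A^*$ and $uA^*=A^*u\subseteq\bar Q$.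
\end{proposition}

The source of normal elements is the following property of group algebras of nilpotent groups; it is known for hypercentral groups \cite{RS}. For $g$ in a group $F$ and $y\in K[F]$ write $y^g=g^{-1}yg$.

\begin{lemma}\label{lem:central}
Let $F$ be a f.g.\ nilpotent group and $J\subsetneq I$ ideals of $K[F]$. Then $I/J$ contains a nonzero central element of $K[F]/J$.
\end{lemma}

\begin{proof}
Refine a central series to $1=F_0\le\dots\le F_h=F$ with $F_i=\langle F_{i-1},z_i\rangle$ and $[F_i,F]\subseteq F_{i-1}$. We prove by induction on $i$: for $F$-stable ideals $J\subsetneq I$ of $K[F_i]$ there is $y\in I\setminus J$ with $y^g-y\in J$ for all $g\in F$. The case $i=h$ is the lemma. For $i=0$ take $y=1$.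

Let $i\ge1$ and $z=z_i$. Multiplying by a power of the unit $z$, we see that $I\setminus J$ contains an element $\sum_{j=0}^db_jz^j$ with $b_j\in K[F_{i-1}]$; let $d$ be minimal. An \emph{expression} is a formal sum $\sum_{j=0}^db_jz^j$ with this $d$. Let $I_0$ (respectively $J_0$) be the set of constant terms $b_0$ of expressions with value in $I$ (respectively $J$). Since $z$ normalizes $F_{i-1}$ and $(z^g)^j\in F_{i-1}z^j$, multiplying an expression by $b\in K[F_{i-1}]$ on either side, or conjugating it by $g$, gives an expression with constant term $bb_0$, $b_0b$ or $b_0^g$. So $J_0\subseteq I_0$ are $F$-stable ideals of $K[F_{i-1}]$.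

$(\dagger)$ \emph{An expression with value $y\in I$ and $b_0\in J_0$ has $y\in J$.} Subtract an expression with value $y'\in J$ and the same constant term. Then $(y-y')z^{-1}=\sum_{j=1}^db'_jz^{j-1}\in I$ lies in $J$ by minimality of $d$, so $y\in J$.

By $(\dagger)$, $I_0\ne J_0$. By induction there is $b_0\in I_0\setminus J_0$ with $b_0^g-b_0\in J_0$ for all $g$. Let $y\in I$ be the value of an expression with this constant term. Then $y\notin J$, and $y^g-y\in J$ by $(\dagger)$.
\end{proof}

To use this lemma we must pass from $A$ to an image of a group algebra. If no element of $E$ lies in $P$, the construction below gives $A^*=A$: all elements of $S$ become units of $\mathcal Q$, the group $G$ maps to $\mathcal Q$, and $u$ is a central element of the image of $K[G]$ with its denominator cleared. The difficulty is that elements of $S$ may be zero divisors in $A$.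

\begin{example}\label{ex:swap}
Let $S=\mathbb N^2\rtimes\langle\tau\rangle$, where $\mathbb N^2$ has generators $a,b$, $\tau^2=1$ and $\tau a\tau=b$. Take $H=\mathbb Z^2$, $N=1$, $E=\mathbb N^2$, and $P=abR$. The assignment $a\mapsto tE_{11}$, $b\mapsto tE_{22}$, $\tau\mapsto E_{12}+E_{21}$ sends the basis $1,a^i,b^i,\tau,a^i\tau,b^i\tau$ ($i\ge1$) of $A$ to linearly independent matrices, and identifies $A$ with $K+K\tau+tM_2(K[t])\subseteq M_2(K[t])$. This ring is prime since it contains $tM_2(K[t])$. Neither $a$ nor $b$ is regular, but $w=a+b=t\cdot1$ is, and $w^{-1}a=E_{11}$, $w^{-1}b=E_{22}$ are orthogonal idempotents. Adjoining them gives $A^*=M_2(K[t])$. In the corner $E_{11}A^*E_{11}=K[t]$, the element $a$ becomes regular and $b$ becomes zero; inverting $a$ gives the group algebra $K[t^{\pm1}]$. An element of the corner is spread over the diagonal by $\tau$, and yields a scalar matrix $u$. For $\bar Q=K(1-\tau)+tM_2(K[t])$ one may take $u=t\cdot1$.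
\end{example}

The proof of Proposition~\ref{prop:normal} follows this example. The submonoids $\langle a\rangle$ and $\langle b\rangle$ become an orbit of faces of $E$.

\subsection*{Step 1: faces}
A \emph{face} is a submonoid $\Psi$ with $N\subseteq\Psi\subseteq E$ such that $e,e'\in E$ and $ee'\in\Psi$ imply $e,e'\in\Psi$. A face is generated by $N$ and the $e_i$ it contains; let $|\Psi|$ be their number. So $\Psi\subsetneq\Psi'$ implies $|\Psi|<|\Psi'|$. The group $G$ acts on faces by $g\cdot\Psi=g\Psi g^{-1}$, preserving $|\cdot|$, and $H$ acts trivially. For $e\in E$, the set of $e'\in E$ with $e'e''\in e^mN$ for some $e''\in E$, $m\ge0$, is a face, since $D$ is commutative, and it is the smallest face containing $e$. As $N$ consists of units, $P\cap E$ is a union of cosets of $N$. Hence: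
\begin{equation}\label{eq:meets}
\text{if the smallest face containing $e$ meets $P$, then $e^mN\subseteq P$ for all large $m$.}
\end{equation}
The face $U(E)$ does not meet $P$. Choose a face $\Phi$ with $\Phi\cap P=\emptyset$ and $|\Phi|$ maximal, so that every face $\Phi'$ with $|\Phi'|>|\Phi|$ meets $P$. Let $\mathcal O$ be the orbit of $\Phi$. For $\Psi\in\mathcal O$ let $d_\Psi\in D$ be the product of the $d_i\in\Psi/N$; then $gd_\Psi g^{-1}=d_{g\cdot\Psi}$. If $\Psi\neq\Psi'$ lie in $\mathcal O$, a face containing the coset $d_\Psi d_{\Psi'}$ contains $\Psi\cup\Psi'$, so contains $\Psi$ properly; so does a face containing $d_\Psi d_i$ with $e_i\notin\Psi$. By \eqref{eq:meets} there is $q\ge1$ such that the cosets $(d_\Psi d_{\Psi'})^q$ and $(d_\Psi d_i)^q$ lie in $P$ in all these cases. Choose $f_\Psi\in E$ in the coset $d_\Psi^q$. Then $\Psi$ is the smallest face containing $f_\Psi$, and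
\begin{gather}
f_\Psi f_{\Psi'}\in P\ \ (\Psi\ne\Psi'),\qquad f_\Psi e_i^q\in P\ \ (e_i\notin\Psi),\qquad f_\Phi^m\notin P\ \ (m\ge0),\label{eq:f}\\
gf_\Psi^mg^{-1}\in Nf_{g\cdot\Psi}^m=f_{g\cdot\Psi}^mN\qquad(g\in G,\ m\ge0).\label{eq:conj}
\end{gather}

\subsection*{Step 2: idempotents and the ring $A^*$}
Let $w=\sum_{\Psi\in\mathcal O}f_\Psi\in A$. By \eqref{eq:f}, $wf_\Psi=f_\Psi^2=f_\Psi w$. The right ideal $\mathfrak r=\{y\in A:f_\Psi^2y=0\text{ for all }\Psi\}$ is two-sided, because $f_\Psi^2s\in sNf_{s^{-1}\cdot\Psi}^2$ for $s\in S$ by \eqref{eq:conj}. Since $f_\Phi^2A\mathfrak r=0$ and $f_\Phi^2\ne0$, we get $\mathfrak r=0$. If $wy=0$ with $y\in A$, then $f_\Psi^2y=f_\Psi wy=0$ for all $\Psi$, so $y=0$. Thus left multiplication by $w$ is injective on $\mathcal Q$, hence bijective by finite length, and $w$ is a unit of $\mathcal Q$. The elements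
\[
\varepsilon_\Psi=w^{-1}f_\Psi=f_\Psi w^{-1}
\]
have sum $1$ and pairwise products $0$, so they are orthogonal idempotents. Let $s\in S$. If $\Psi''\ne s\cdot\Psi$, then $f_{\Psi''}s\varepsilon_\Psi\in sNf_{s^{-1}\cdot\Psi''}f_\Psi w^{-1}=0$, so $\varepsilon_{\Psi''}s\varepsilon_\Psi=0$. Inserting $1=\sum\varepsilon_{\Psi''}$ on the left of $s\varepsilon_\Psi$ and on the right of $\varepsilon_{s\cdot\Psi}s$ shows that both equal $\varepsilon_{s\cdot\Psi}s\varepsilon_\Psi$:
\begin{equation}\label{eq:eps}
s\varepsilon_\Psi=\varepsilon_{s\cdot\Psi}s\qquad(s\in S,\ \Psi\in\mathcal O).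
\end{equation}
Let $\Omega=\{\Psi\in\mathcal O:\varepsilon_\Psi\ne0\}$; it contains $\Phi$. (It can be smaller than $\mathcal O$, as $P$ need not be invariant under $G$: in $K[a,b][s;\tau]$ with $\tau$ the swap and $E=\langle a,b,s^2\rangle$, the prime $P=sR+aR$ has $\Phi=\langle b\rangle$ and $f_{\langle a\rangle}=a^q\in P$.) Put
\[
A^*=\sum_\Psi A\varepsilon_\Psi=\sum_\Psi\varepsilon_\Psi A .
\]
By \eqref{eq:eps} the two sums agree and $A^*$ is a ring, spanned by the elements $s\varepsilon_\Psi$; it contains $A$ and is f.g.\ over $A$ on each side. It is prime, because a nonzero ideal of $A^*$ contains some $ac^{-1}\ne0$, hence $a$, and so meets $A$ in a nonzero ideal. We have $wA^*=\sum f_\Psi A$ and $A^*w=\sum Af_\Psi$, and these agree by \eqref{eq:conj}. So $\mathfrak w=wA^*$ is an ideal of $A^*$ contained in $A$. The ideal $\bar Q$ of $A$ need not be an ideal of $A^*$, so we replace it by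
\[
\mathfrak q=\mathfrak w\bar Q\mathfrak w\subseteq\bar Q,
\]
an ideal of $A^*$, nonzero since it contains $w\bar Qw$. We shall find $u$ in $\mathfrak q$.

\subsection*{Step 3: in a corner, every monoid element is zero or a unit}
Fix $\Psi\in\Omega$. Let $G_\Psi\supseteq H$ be its stabilizer and $S_\Psi=S\cap G_\Psi$. For a nonzero idempotent, the corner of a prime ring is prime and the corner of a simple Artinian ring is simple Artinian. By \eqref{eq:eps}, the elements of $S_\Psi$ commute with $\varepsilon_\Psi$, and the prime ring $\varepsilon_\Psi A^*\varepsilon_\Psi$ is spanned by the $\varepsilon_\Psi s$, $s\in S_\Psi$. The element $f_\Psi=w\varepsilon_\Psi$ is a unit of $\varepsilon_\Psi\mathcal Q\varepsilon_\Psi$, with inverse $w^{-1}\varepsilon_\Psi$. To separate the elements of $S_\Psi$ that survive in the corner from those that die, we need a degree function on $S_\Psi$ that vanishes on $\Psi$ only.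

\begin{lemma}\label{lem:lambda}
There is a homomorphism $\lambda_\Psi:G_\Psi\to\mathbb Q$ with cyclic image, trivial on $N$, such that $\lambda_\Psi(e_i)=0$ for $e_i\in\Psi$ and $\lambda_\Psi(e_i)>0$ for $e_i\notin\Psi$. For $s\in S_\Psi$ we have $\lambda_\Psi(s)\ge0$, with equality if and only if $s$ has a positive power in $\Psi$.
\end{lemma}

\begin{proof}
Motzkin's transposition theorem says, for vectors $p_j$, $p'_i$ in a finite-dimensional $\mathbb Q$-vector space: either some linear form is positive on all $p_j$ and zero on all $p'_i$, or $\sum\alpha_jp_j+\sum\beta_ip'_i=0$ with rational $\beta_i$ and rational $\alpha_j\ge0$ not all zero. Apply it in $(H/N)\otimes\mathbb Q$ to the images of the $d_j\notin\Psi/N$ and of the $d_i\in\Psi/N$. In the second case, clearing denominators and torsion gives $\prod d_j^{\alpha_j}\prod d_i^{\beta_i}=1$ in $H/N$ with integer exponents. For $m\ge\max|\beta_i|$ we get $\prod d_j^{\alpha_j}\prod d_i^{\beta_i+m}=d_\Psi^m\in\Psi/N$ with all factors in $D$, so some $d_j$ lies in $\Psi/N$, a contradiction. So there is $\lambda:H/N\to\mathbb Q$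 with the required signs. The group $G_\Psi$ permutes the $d_i\in\Psi/N$ and the $d_j\notin\Psi/N$, so summing the conjugates of $\lambda$ over $G_\Psi/H$ keeps the signs and makes $\lambda$ invariant.

Let $r=[G_\Psi:H]$ and let $\mathcal T$ be a set of representatives of the cosets. The transfer $\mathrm{Ver}:G_\Psi\to H/H'$ is the homomorphism $g\mapsto\prod_{t\in\mathcal T}h(g,t)H'$, where $gt\in\mathcal Th(g,t)$ with $h(g,t)\in H$; for $g\in H$ we have $h(g,t)=t^{-1}gt$. By invariance, $\lambda_\Psi=r^{-1}\lambda\circ\mathrm{Ver}$ extends $\lambda$. Its image is a f.g.\ subgroup of $\mathbb Q$, hence cyclic. On $E$ we have $\lambda\ge0$, with equality exactly on $\Psi$, and if $s^m\in E$, then $\lambda_\Psi(s)=\lambda(s^m)/m$.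
\end{proof}

\begin{lemma}\label{lem:U}
Let $s\in S_\Psi$. If $\lambda_\Psi(s)>0$, then $\varepsilon_\Psi s=0$. If $\lambda_\Psi(s)=0$, then $\varepsilon_\Psi s$ is a unit of $\varepsilon_\Psi\mathcal Q\varepsilon_\Psi$.
\end{lemma}

\begin{proof}
The span $W$ of the $\varepsilon_\Psi s$ with $s\in S_\Psi$, $\lambda_\Psi(s)>0$ is an ideal of the prime ring $\varepsilon_\Psi A^*\varepsilon_\Psi$; we show that it is nilpotent. Since the image of $\lambda_\Psi$ is cyclic, its positive values are bounded below by some $\delta>0$. Let $s'$ be a product of $l$ such elements $s$, and write $s'=c_ie'$ with $e'\in Ne_1^{a_1}\cdots e_k^{a_k}$. Then $c_i\in S_\Psi$ and $\sum_ta_t\lambda_\Psi(e_t)\ge l\delta-\lambda_\Psi(c_i)$. For $l$ large, independently of $s'$, this forces $a_t\ge q$ for some $e_t\notin\Psi$. Then $f_\Psi e'\in Nf_\Psi e_t^qE\subseteq P$ by \eqref{eq:f}, and $f_\Psi s'\in c_iNf_\Psi e'$ vanishes in $A$. So $\varepsilon_\Psi s'=0$, $W^l=0$ and $W=0$.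

If $\lambda_\Psi(s)=0$, let $e=s^m\in\Psi$. As $\Psi$ is the smallest face containing $f_\Psi$, there is $e''\in E$ with $ee''=f_\Psi^a$. So $(\varepsilon_\Psi e)(\varepsilon_\Psi e'')$ is a unit of the corner, $\varepsilon_\Psi e=(\varepsilon_\Psi s)^m$ is right invertible, hence a unit, and so is $\varepsilon_\Psi s$.
\end{proof}

\subsection*{Step 4: the corner at $\Phi$ and a group algebra}
Put $\varepsilon=\varepsilon_\Phi$, $f=f_\Phi$, $A_1=\varepsilon A^*\varepsilon$, and $S^\Phi=\{s\in S_\Phi:\lambda_\Phi(s)=0\}\supseteq\Phi$. By Lemma~\ref{lem:U}, $\psi(s)=\varepsilon s$ is a homomorphism from $S^\Phi$ to the units of $\varepsilon\mathcal Q\varepsilon$, and $\psi(S^\Phi)$ spans $A_1$. Note $\psi(f)=f$; inverses of elements of the corner are taken in the corner. Let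
\[
\Gamma=\{sf^{-a}:s\in S^\Phi,\ a\ge0\}\subseteq G_\Phi .
\]
For $s'\in S^\Phi$ and $a\geq0$, \eqref{eq:conj} gives $\nu\in N$ with $s'f^a=f^as'\nu$, that is, $f^{-a}s'=s'\nu f^{-a}$. So $\Gamma$ is closed under products. If $s\in S^\Phi$, then $s^m\in\Phi$ and $s^me''=f^c$ with $e''\in\Phi$, so $s^{-1}=s^{m-1}e''f^{-c}\in\Gamma$. Hence $\Gamma$ is a group. The rule $\psi(sf^{-a})=\psi(s)f^{-a}$ is well defined, since $sf^{-a}=s'f^{-b}$ with $a\le b$ means $s'=sf^{b-a}$ in $S^\Phi$; it is multiplicative, since $\psi$ applied to $s'f^a=f^as'\nu$ gives $f^{-a}\psi(s')=\psi(s'\nu)f^{-a}$.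

Let $\Lambda=\bigcup_aA_1f^{-a}$ be the span of $\psi(\Gamma)$. It is an image of $K[\Gamma]$, so it is Noetherian. It is prime, since its nonzero ideals meet $A_1$ in nonzero ideals. The ideal $\mathfrak q_1=\varepsilon\mathfrak q\varepsilon\subseteq\mathfrak q$ of $A_1$ is nonzero, for otherwise $(A^*\varepsilon A^*)\mathfrak q(A^*\varepsilon A^*)=0$. Let $\mathfrak l=\mathfrak q_1\Lambda=\bigcup_a\mathfrak q_1f^{-a}$. Since $f\mathfrak l\subseteq\mathfrak l$, the right ideals $f^{-i}\mathfrak l$ of $\Lambda$ ascend; they stabilize, so $f^{-1}\mathfrak l=\mathfrak l$. As $A_1$ and $f^{-1}$ generate $\Lambda$, the right ideal $\mathfrak l$ is two-sided.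

\begin{lemma}\label{lem:z}
The ideal $\mathfrak l$ contains a central element $z$ of $\Lambda$ that is a unit of $\varepsilon\mathcal Q\varepsilon$.
\end{lemma}

\begin{proof}
Let $\Gamma_0=\Gamma\cap H$, a f.g.\ nilpotent normal subgroup of finite index in $\Gamma$, and let $\Lambda_0$ be the span of $\psi(\Gamma_0)$. Then $\Lambda$ is a Noetherian right $\Lambda_0$-module. Let $b\in\mathfrak l$ be regular in $\Lambda$. If $\mathfrak l\cap\Lambda_0=0$, then $\Lambda_0\cap b\Lambda=0$, and the sum $\sum_{i\ge0}b^i\Lambda_0$ is direct: in a relation, the first term lies in $b\Lambda$ and vanishes, and one cancels $b$. This is impossible, so $\mathfrak l\cap\Lambda_0\ne0$. By Lemma~\ref{lem:central}, $\mathfrak l\cap\Lambda_0$ contains an element $z_1\ne0$ central in $\Lambda_0$. Its conjugates $z_1,\dots,z_t$ under $\psi(\Gamma)$ are finite in number, lie in $\mathfrak l$ and are central in $\Lambda_0$; in particular they commute. The right ideal $\sum z_i\Lambda$ is two-sided, and its $m$-th power is spanned by the sets $z_{i_1}\cdots z_{i_m}\Lambda$, because $\psi(\Gamma)$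 permutes the $z_i$. If $z_1$ were nilpotent, this nonzero ideal would be nilpotent. So $z_1^t\ne0$. Expanding $\prod_i(z_1-z_i)=0$ shows that some elementary symmetric function $z$ of positive degree in $z_1,\dots,z_t$ is nonzero. It lies in $\mathfrak l$ and commutes with $\psi(\Gamma)$.

A nonzero central element of a prime ring is regular. Let $y\in\varepsilon\mathcal Q$ with $zy=0$, and write $y=y_0c^{-1}$ with $y_0,c\in A$. Then $y_0=\varepsilon y_0$ and $zy_0=0$, so $y_0A^*\varepsilon\subseteq A_1\subseteq\Lambda$ is annihilated by $z$. Hence $y_0A^*\varepsilon=0$, and $y_0=0$ as $A^*$ is prime. So left multiplication by $z$ is injective on the right $\mathcal Q$-module $\varepsilon\mathcal Q$ of finite length, hence bijective, and $z$ is right invertible in $\varepsilon\mathcal Q\varepsilon$.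
\end{proof}

\subsection*{Step 5: connecting the corners}
We need substitutes for the matrix units $E_{21}$, $E_{12}$ of Example~\ref{ex:swap}. Let $\Psi\in\Omega$. Since $A^*$ is prime, $\varepsilon_\Psi A^*\varepsilon\ne0$, so there is $s_\Psi\in S$ with $\varepsilon_\Psi s_\Psi\varepsilon\ne0$; by \eqref{eq:eps}, $s_\Psi\cdot\Phi=\Psi$. Put $x_\Psi=s_\Psi\varepsilon=\varepsilon_\Psi s_\Psi$. Also $\varepsilon A^*x_\Psi\ne0$, so there is $t_\Psi\in S$ with $\varepsilon t_\Psi x_\Psi\ne0$; then $t_\Psi\cdot\Psi=\Phi$ and $\varepsilon t_\Psi=t_\Psi\varepsilon_\Psi$. The element $\gamma_\Psi=t_\Psi s_\Psi\in S_\Phi$ has $\varepsilon\gamma_\Psi\ne0$, so $\gamma_\Psi\in S^\Phi$ by Lemma~\ref{lem:U}. Put $x'_\Psi=\psi(\gamma_\Psi)^{-1}t_\Psi\varepsilon_\Psi$. We claim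
\begin{equation}\label{eq:x}
x'_\Psi x_\Psi=\varepsilon,\qquad x_\Psi x'_\Psi=\varepsilon_\Psi,\qquad x_\Psi\psi(\nu)=(s_\Psi\nu s_\Psi^{-1})\,x_\Psi\quad(\nu\in N).
\end{equation}
The first holds as $t_\Psi\varepsilon_\Psi x_\Psi=t_\Psi s_\Psi\varepsilon=\psi(\gamma_\Psi)$. The third holds as $s_\Psi\varepsilon\nu=s_\Psi\nu\varepsilon=(s_\Psi\nu s_\Psi^{-1})s_\Psi\varepsilon$ with $s_\Psi\nu s_\Psi^{-1}\in N$. For the second, $0\ne\psi(\gamma_\Psi)^2=t_\Psi(s_\Psi t_\Psi\varepsilon_\Psi)s_\Psi$, so $s_\Psi t_\Psi\varepsilon_\Psi\ne0$. As $s_\Psi t_\Psi\in S_\Psi$, this element is a unit of $\varepsilon_\Psi\mathcal Q\varepsilon_\Psi$ by Lemma~\ref{lem:U}, and it equals $x_\Psi t_\Psi$. So $\varepsilon_\Psi=x_\Psi y$ for some $y\in\mathcal Q$, and $x_\Psi x'_\Psi=x_\Psi x'_\Psi x_\Psi y=x_\Psi y=\varepsilon_\Psi$.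

The ring $A^*$ is spanned by the nonzero elements $y=s\varepsilon_{\Psi'}=\varepsilon_\Psi s$ with $s\in S$ and $\Psi=s\cdot\Psi'$; here $\Psi,\Psi'\in\Omega$. For each of them,
\begin{equation}\label{eq:y}
y=x_\Psi\psi(\gamma)x'_{\Psi'}\quad\text{for some }\gamma\in\Gamma .
\end{equation}
Indeed $y=\varepsilon_\Psi y\varepsilon_{\Psi'}=x_\Psi(x'_\Psi yx_{\Psi'})x'_{\Psi'}$, and the middle factor $x'_\Psi yx_{\Psi'}=\psi(\gamma_\Psi)^{-1}\varepsilon t_\Psi ss_{\Psi'}$ is nonzero. The element $t_\Psi ss_{\Psi'}$ stabilizes $\Phi$, so it lies in $S^\Phi$ by Lemma~\ref{lem:U}, and $\gamma=\gamma_\Psi^{-1}t_\Psi ss_{\Psi'}$ works.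

\subsection*{Step 6: the element $u$}
The element $z$ may have a denominator, which we clear with a power of $f$; this costs centrality but, by \eqref{eq:conj}, only up to units from $N$. For $a\ge0$ put
\[
u_1=zf^a,\qquad u_\Psi=x_\Psi u_1x'_\Psi,\qquad u=\sum_{\Psi\in\Omega}u_\Psi .
\]
By \eqref{eq:x}, $u_\Psi$ is a unit of $\varepsilon_\Psi\mathcal Q\varepsilon_\Psi$ with inverse $x_\Psi u_1^{-1}x'_\Psi$. So $u$ is a unit of $\mathcal Q$, and $u\varepsilon_\Psi=u_\Psi=\varepsilon_\Psi u$.

\emph{For $a$ large, $u\in\mathfrak q$.} Let $\Psi\in\Omega$. We have $z\psi(\gamma_\Psi)^{-1}\in\mathfrak l$, say in $\mathfrak q_1f^{-b}$. By \eqref{eq:conj}, $f^a\gamma_\Psi^{-1}=\gamma_\Psi^{-1}f^a\nu$ with $\nu\in N$. So for $a\ge b$,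
\[
u_1\psi(\gamma_\Psi)^{-1}=z\psi(\gamma_\Psi)^{-1}f^a\psi(\nu)\in\mathfrak q_1,\qquad u_\Psi=x_\Psi\,u_1\psi(\gamma_\Psi)^{-1}\,t_\Psi\varepsilon_\Psi\in A^*\mathfrak q_1A^*\subseteq\mathfrak q .
\]
Fix $a$ that works for all $\Psi\in\Omega$. Then $u\in A^*$ and $uA^*\subseteq\mathfrak q\subseteq\bar Q$.

\emph{$uA^*=A^*u$.} Let $y$ be as in \eqref{eq:y}. By \eqref{eq:conj} there are $\nu,\mu\in N$ with $f^a\gamma=\gamma\nu f^a$ and $\gamma f^a=f^a\mu\gamma$. As $z$ is central in $\Lambda$, $u_1\psi(\gamma)=\psi(\gamma)\psi(\nu)u_1$ and $\psi(\gamma)u_1=u_1\psi(\mu)\psi(\gamma)$. Put $\nu'=s_{\Psi'}\nu s_{\Psi'}^{-1}$ and $\mu'=s_\Psi\mu s_\Psi^{-1}$, elements of $N$, which commute with all idempotents by \eqref{eq:eps}. Using \eqref{eq:x},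
\begin{align*}
uy&=u_\Psi y=x_\Psi u_1\psi(\gamma)x'_{\Psi'}=x_\Psi\psi(\gamma)x'_{\Psi'}\cdot x_{\Psi'}\psi(\nu)u_1x'_{\Psi'}=y\nu'u_{\Psi'}=y\nu'u\in A^*u,\\
yu&=yu_{\Psi'}=x_\Psi\psi(\gamma)u_1x'_{\Psi'}=x_\Psi u_1x'_\Psi\cdot x_\Psi\psi(\mu)\psi(\gamma)x'_{\Psi'}=u_\Psi\mu'y=u\mu'y\in uA^* .
\end{align*}
This completes the proof of Proposition~\ref{prop:normal}.

\section{Catenarity in the nilpotent-by-finite case}

\begin{proof}[Proof of Theorem~\ref{thm:B}(a)]
By Lemma~\ref{lem:B}, Section~\ref{sec:pit} applies to $R=K[S]$. Let $P\subsetneq Q$ be primes with no prime strictly between them, and take $A^*$ and $u$ from Proposition~\ref{prop:normal}. A prime $Q'$ of $A=R/P$ with $uA^*\subseteq Q'\subseteq Q/P$ is nonzero, hence equal to $Q/P$. So $Q/P$ is minimal over $uA^*$, and Proposition~\ref{prop:pit} gives $j(R/Q)=j(R/P)+1$. Therefore, for arbitrary primes $P\subseteq Q$, every saturated chain from $P$ to $Q$ has length $j(R/Q)-j(R/P)$.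
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:C}]
Suppose all eigenvalues of $\sigma$ are roots of unity, and choose $m\ge1$ with $\sigma^m$ unipotent. In $G=\mathbb Z^n\rtimes_\sigma\langle x\rangle$, the normal subgroup $G_1=\mathbb Z^n\rtimes\langle x^m\rangle$ has index $m$ and $\gamma_{i+1}(G_1)\subseteq(\sigma^m-1)^i\mathbb Z^n$, so $G$ is nilpotent-by-finite. The monoid $S=\bigcup_{i\ge0}\mathbb Z^nx^i$ has acc on right ideals because $K[S]=K[\mathbb Z^n][x;\sigma]$ is Noetherian, and Theorem~\ref{thm:B}(a) applies. If some eigenvalue is not a root of unity, apply Lemma~\ref{lem:quotient} with $M=\mathbb Z^n$.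
\end{proof}

\begin{remark}
The chain condition enters only through Lemmas~\ref{lem:basic} and~\ref{lem:structure}; nilpotency enters through the structure results of Section~\ref{sec:monoid} and through Lemma~\ref{lem:central}. One can see exactly which step fails for the ring $R=K[L][x;\sigma]$ of Theorem~\ref{thm:A}. It is itself a skew tower, so Sections~\ref{sec:grade} and~\ref{sec:pit} apply with $B=R$. For $P=\mathfrak mR$ we have $R/P\cong K\otimes_{K[L]}R$ and $\operatorname{Ext}^q_R(R/P,R)\cong\bigoplus_ix^i\operatorname{Ext}^q_{K[L]}(K,K[L])$, so $j(R/P)=n$, the grade of a finite-dimensional module over a tower of length $n$. For $n=2$ the chain $0\subsetneq P$ is saturated while the grade jumps from $0$ to $2$. By Proposition~\ref{prop:pit}, the conclusion of Proposition~\ref{prop:normal} fails for this pair of primes; in particular, $P$ contains no nonzero normal element.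
\end{remark}

\begin{thebibliography}{9}

\bibitem{Ekstrom}
Ekstr\"om, \emph{The Auslander condition on graded and filtered noetherian rings}, Lecture Notes in Mathematics 1404 (1989).

\bibitem{RS}
Roseblade and Smith, 1976.

\end{thebibliography}
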